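# Total restrained domination in cubic graphs: the bound $n/2$

## A signed vector with two pinned vertices

Let $G=(V,E)$ be a connected cubic graph, that is, every vertex has degree $3$. Graphs here are finite and simple, and $N(x)$ denotes the open neighborhood of $x$ (so $x\notin N(x)$). Pick an edge $uv$ and put $W=V\setminus\{u,v\}$. For $x\in W$ and $y\in N(x)$ choose a weight $w_{xy}>0$, where $w_{xy}$ and $w_{yx}$ need not agree. The object on which everything turns is a real vector $(z_y)_{y\in V}$ with
$$z_u=z_v=1,\qquad \sum_{y\in N(x)} w_{xy}z_y=0\quad\text{for every } x\in W. \tag{1}$$
There is one unknown for each vertex of $W$ and one equation for each vertex of $W$. The values at $u$ and $v$ are pinned, and nothing is required of the sums around $u$ and $v$.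

The signs of such a vector carry information. Suppose $x\in W$ and $z$ is not identically zero on $N(x)$. Since the weights are positive and the weighted sum vanishes, $x$ has a neighbor where $z>0$ and a neighbor where $z<0$. So, apart from zeros, the set $\{z>0\}$ contains the adjacent pair $u,v$, and every vertex of $W$ has a neighbor inside this set and a neighbor outside it.

Here is the example that will accompany us. Let $G$ be the $3$-cube, whose vertices are the binary words of length $3$, adjacent when they differ in one letter. Let $u=000$, $v=001$, with all weights equal to $1$. Try
$$z(100)=z(010)=z(101)=z(011)=p,\qquad z(110)=z(111)=q .$$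
The vertex $100$ has neighbors $000,110,101$, which gives $1+q+p=0$. The vertex $110$ has neighbors $100,010,111$, which gives $2p+q=0$. The other four equations repeat these two by symmetry. Hence $p=1$ and $q=-2$, and
$$S_0=\{z>0\}=\{000,001,100,010,101,011\},\qquad V\setminus S_0=\{110,111\}.$$

## Total restrained dominating sets

**Definition (TD-set).** A set $S\subseteq V$ is a *total dominating set* (TD-set) of $G$ if every vertex of $G$, including those in $S$, is adjacent to some vertex of $S$.

**Definition (TRD-set).** A TD-set $S$ is a *total restrained dominating set* (TRD-set) if, in addition, every vertex not in $S$ is adjacent to a vertex of $V\setminus S$. The minimum cardinality of a TRD-set is the *total restrained domination number* $\gamma_{tr}(G)$.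

So everybody needs a neighbor inside $S$, and those outside $S$ also need a neighbor outside $S$. The whole set $V$ is a TRD-set of a cubic graph, so $\gamma_{tr}(G)$ is defined. One warning: supersets of TRD-sets need not be TRD-sets. For instance $V\setminus\{y\}$ never is one, because $y$ has no neighbor outside it.

It is known that a connected cubic graph of order $n$ has $\gamma_{tr}(G)\le (n+4)/2$, and that infinitely many connected cubic graphs have $\gamma_{tr}(G)=n/2$. The conjecture under discussion says that the constant term can be dropped: $\gamma_{tr}(G)\le n/2$ always. It is true, in the following form.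

**Theorem 1.** Let $G$ be a connected cubic graph of order $n$. Then $\gamma_{tr}(G)\le n/2$. More precisely, suppose $G\neq K_4$ and let $uv$ be an edge in no triangle such that either $uv$ is a bridge or $G$ is bridgeless (such an edge exists). Then $G$ has a TRD-set $S$ with $|S|\le n/2$ in which every vertex other than $u,v$ has neighbors both in $S$ and in $V\setminus S$.

Recall that a bridge is an edge whose deletion disconnects the graph, equivalently an edge lying on no cycle. Also, $n$ is even, since $3n=2|E|$.

Let us try small graphs by hand.

- $K_4$: any two vertices $1,2$ form a TRD-set. They dominate each other, they dominate $3$ and $4$, and $3,4$ are adjacent. So the bound $2=n/2$ holds.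
- $K_{3,3}$ with parts $\{a_1,a_2,a_3\}$, $\{b_1,b_2,b_3\}$: the set $\{a_1,b_1\}$ is a TRD-set, since $a_2,a_3$ see $b_1$ inside and $b_2$ outside, and symmetrically for $b_2,b_3$. Here $2<3=n/2$.
- The prism (triangles $a_1a_2a_3$ and $b_1b_2b_3$, edges $a_ib_i$): $\{a_1,b_1\}$ is a TRD-set, because $a_2,a_3$ see $a_1$ and each other, and $b_2,b_3$ see $b_1$ and each other. Again $2<3$.
- The $3$-cube, $n=8$: the words of even weight are adjacent only to words of odd weight, and one odd word dominates only $3$ of the $4$ even words. So a TD-set has at least two odd words and, likewise, at least two even words, and $\gamma_{tr}\ge4$. A face such as $\{100,110,101,111\}$ is a TRD-set, since each vertex of either of the two opposite faces has two neighbors in its own face and one in the other. Hence $\gamma_{tr}=4=n/2$, and the bound is tight.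

Now look back at the set $S_0$ from the cube. It is a TRD-set, as the signs promised, but it has $6$ vertices, more than $n/2=4$. So the vector (1) produces a TRD-set with good structure, and a second argument has to bring the size down. Three words make this precise.

**Definition (bichromatic, full, sole).** Given a coloring of vertices by $+,-$, a set is *bichromatic* if both colors occur on it. Given $S\subseteq V$, a vertex $x$ is *full* (for $S$) if $N(x)\subseteq S$. A vertex $y\in S$ is *sole* if $N(x)\cap S=\{y\}$ for some vertex $x$.

In the cube with $S_0$, the vertex $u=000$ has neighbors $100,010,001$, all in $S_0$, so $u$ is full, and similarly $v$. The vertex $u$ is not sole: its three neighbors $100$, $010$, $001$ have, respectively, $101$, $011$, $101$ as a further neighbor in $S_0$. Note that a vertex outside a TRD-set $S$ is never full, so the full vertices of a TRD-set $S$ lie in $S$.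

## Bichromatic neighborhoods everywhere, and the Fano plane

The number $n/2$ suggests coloring. Suppose $V$ can be colored by $+,-$ so that *every* neighborhood $N(x)$ is bichromatic. Then every vertex has neighbors in both classes, both classes are TRD-sets, and the smaller one has at most $n/2$ vertices. For $K_4$, coloring two vertices $+$ and two $-$ works.

This first plan fails for a graph of order $14$. The Fano plane has $7$ points and $7$ lines, each line contains $3$ points, each point is on $3$ lines, two points lie on exactly one common line, and two lines meet in exactly one point. The Heawood graph is its incidence graph: the vertices are points and lines, adjacent when incident. It is cubic, and it is connected because any two points lie on a common line.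

**Proposition 2.** In the Heawood graph, every TD-set $S$ has at least two full vertices, one of them a line-vertex and one a point-vertex. Consequently the two exceptional vertices in Theorem 1 cannot be reduced to one.

**Proof.** First, the points of the Fano plane cannot be $2$-colored so that no line is monochromatic. Suppose they were, and let $P$ be a color class with at most $3$ points. Then $P$ meets all $7$ lines and contains none. If $|P|\le2$, it meets at most $6$ lines. If $|P|=3$, then since $P$ is not a line, its three pairs determine three different lines, each containing exactly two points of $P$. So $P$ meets $9-3=6$ lines. Both are contradictions.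

Now let $S$ be a TD-set. Each line-vertex has a neighbor in $S$, so the points in $S$ meet every line. If they contained no line, then coloring points by membership in $S$ would be a $2$-coloring of the forbidden kind. So some line has all its points in $S$, and that line-vertex is full. The axioms listed above are symmetric in points and lines, so the same argument with their roles exchanged gives a full point-vertex. A full vertex has no neighbor in $V\setminus S$. $\square$

In particular, if every $N(x)$ were bichromatic, the class of $+$ vertices would be a TD-set without full vertices, which is impossible here. We must give up at least two neighborhoods.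

## Giving up two adjacent vertices: what signs give for free

So let us require bichromatic neighborhoods only on $W=V\setminus\{u,v\}$ for some edge $uv$. This is always possible, by the next two lemmas. Write $N(X)=\bigcup_{x\in X}N(x)$.

**Lemma 3 (expansion).** Let $G$ be a connected cubic graph, $uv\in E$, $W=V\setminus\{u,v\}$. Then $|N(Q')|>|Q'|$ for every nonempty $Q'\subseteq W$.

**Proof.** Count the pairs $(x,y)$ with $x\in Q'$ and $y\in N(x)$ in two ways:
$$3|Q'|=\sum_{y\in N(Q')}|N(y)\cap Q'|\le 3|N(Q')|.$$
Suppose equality held. Then $N(y)\subseteq Q'$ for all $y\in N(Q')$. So all neighbors of $Q'$ are in $N(Q')$ and all neighbors of $N(Q')$ are in $Q'$, and the nonempty set $Q'\cup N(Q')$ is closed under adjacency. By connectivity it equals $V$. As $u\notin Q'$, we get $u\in N(Q')$, hence $v\in N(u)\subseteq Q'\subseteq W$, a contradiction. $\square$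

**Lemma 4 (Seymour-type).** Let $Q\subseteq V$ with $|N(Q')|>|Q'|$ for all nonempty $Q'\subseteq Q$. Then $N(Q)$ can be $2$-colored so that $N(x)$ is bichromatic for all $x\in Q$.

**Proof.** Induction on $|Q|$. For $Q=\emptyset$ there is nothing to color. Let $Q\ne\emptyset$. The homogeneous system
$$\sum_{y\in N(x)}z_y=0\qquad(x\in Q)$$
has $|N(Q)|$ unknowns and $|Q|<|N(Q)|$ equations, so it has a nonzero real solution $z$. Color $y\in N(Q)$ by the sign of $z_y$ whenever $z_y\ne0$. If $x\in Q$ and $z$ is not identically $0$ on $N(x)$, then, as the sum over $N(x)$ is $0$, both signs occur on $N(x)$. Whatever we do with the zeros, $N(x)$ is bichromatic.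

Let $Q_1=\{x\in Q: z\equiv0\text{ on }N(x)\}$. Since $z_y\ne0$ for some $y\in N(Q)$, and $y\in N(x)$ for some $x\in Q$, this $x$ is not in $Q_1$. Thus $Q_1\subsetneq Q$. The hypothesis passes to subsets, so by induction $N(Q_1)$ can be colored so that $N(x)$ is bichromatic for all $x\in Q_1$. The set $N(Q_1)$ lies in the zero set of $z$, so this does not conflict with the colors already given. Color the remaining zeros arbitrarily. $\square$

The graph entered this proof only through the sets $N(x)$. The same proof works for any finite indexed family of sets $(F_x)_{x\in Q}$ such that $\left|\bigcup_{x\in Q'}F_x\right|>|Q'|$ for every nonempty $Q'\subseteq Q$. We use this version once, near the end.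

Lemmas 3 and 4 with $Q=W$ color $V$ so that $N(x)$ is bichromatic for every $x\in W$. Is the class of $+$ vertices now a TRD-set? If $u$ and $v$ have the same color, say $+$, then it is: $u$ and $v$ dominate each other, and every other vertex has neighbors in both classes. But if $u$ and $v$ get different colors, we can be stuck. In the cube with $u=000$, $v=001$, take
$$\{+\}=\{000,101,011,111\},\qquad \{-\}=\{001,100,010,110\}.$$
The neighborhoods of $100$ and $010$ contain $000$ $(+)$ and $110$ $(-)$. Those of $101$ and $011$ contain $001$ $(-)$ and $111$ $(+)$. That of $110$ contains $100$ $(-)$ and $111$ $(+)$, and that of $111$ contains $101$ $(+)$ and $110$ $(-)$. So all six vertices of $W$ are fine. But $u=000$ is $+$ and its neighbors $100,010,001$ are all $-$, so $u$ is not dominated by the class $+$. And $v=001$ has neighbors $000,101,011$, all $+$, so $v$ is not dominated by the class $-$. Neither class is a TD-set.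

This is the exact obstacle: the homogeneous system lets us choose the sign of the whole vector but not the relation between the colors of $u$ and $v$. We want to *impose* $z_u=z_v=1$. This uses up the two spare unknowns, and we are left with the square inhomogeneous system (1) in the unknowns $z_y$, $y\in W$. For solvability it suffices that the matrix $(w_{xy})_{x,y\in W}$ is nonsingular, and here the free weights help. A matrix with this zero pattern and generic entries is nonsingular as soon as one term of its determinant expansion is present. Such a term is a permutation of $W$ that moves every vertex to a neighbor. With all weights $1$ this would not be enough. In the prism with $uv=a_1b_1$, the graph on $W$ is the $4$-cycle $a_2a_3b_3b_2$. The permutation exchanging $a_2,a_3$ and exchanging $b_2,b_3$ exists, but the rows of $a_2$ and $b_3$ in the $0/1$ matrix coincide, since both have $W$-neighbors $a_3,b_2$. So the $0/1$ matrix is singular.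

## Choosing the edge $uv$

For $K_4$ we have seen $\gamma_{tr}(K_4)\le2=n/2$. From now on $G\ne K_4$ is a connected cubic graph, so $n\ge6$. The absence of a triangle on $uv$ will be used only in the last counting step, and the bridge condition only for the permutation.

**Lemma 5.** There is an edge $uv$ in no triangle such that either $uv$ is a bridge or $G$ is bridgeless.

**Proof.** If $G$ has a bridge, take it as $uv$: a bridge lies on no cycle, hence in no triangle. So assume $G$ is bridgeless and suppose, for contradiction, that every edge lies in a triangle. Let $N(x)=\{a,b,c\}$. The triangle on $xa$ has its third vertex in $\{b,c\}$, so $a$ is adjacent to $b$ or $c$. The same holds for $b$ and $c$. So each of $a,b,c$ has a neighbor among the other two, and $\{a,b,c\}$ spans at least two edges. Name them $ab$ and $bc$. If also $ac\in E$, then $\{x,a,b,c\}$ spans a $K_4$, all degrees are used up, and $G=K_4$ by connectivity, a contradiction. If $ac\notin E$, then $a$ is adjacent to $x$ and $b$ and has a third neighbor $d\notin\{x,b,c\}$. The edge $ad$ lies in a triangle, whose third vertex is a neighbor of $a$ other than $d$, that is, $x$ or $b$. So $d\in N(x)=\{a,b,c\}$ or $d\in N(b)=\{x,a,c\}$,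 which is false. $\square$

Fix such an edge $uv$ for the rest of the proof, and $W=V\setminus\{u,v\}$.

## A permutation of $W$ along edges

**Lemma 6.** There is a permutation $\sigma$ of $W$ with $x\sigma(x)\in E$ for all $x\in W$.

Before the proof, let us see that the bridge condition is needed for this lemma. Build a graph as follows. Let $I=\{i_1,i_2,i_3\}$ and $N=\{y_1,y_2\}$ with all six edges between them. Add $u,v$ with edges $uv$, $ui_1$, $vi_2$, $vi_3$. Add $w,p,q,s,t$ with edges $uw$, $wp$, $wq$, $ps$, $pt$, $qs$, $qt$, $st$. This is a connected cubic graph of order $12$ in which $uw$ is a bridge, and $uv$ is an edge in no triangle that is not a bridge. The three vertices of $I$ have only the two $W$-neighbors $y_1,y_2$, so for this edge $uv$ no permutation $\sigma$ exists. The proof shows that every obstruction is of this kind: it comes with a bridge other than $uv$.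

**Proof.** Suppose there is no such $\sigma$. Recall Hall's theorem in the form we need. Take two copies of $W$ and join $x$ in the first to $y$ in the second when $xy\in E$. There is a matching covering the first copy if and only if $|N(X)\cap W|\ge|X|$ for all $X\subseteq W$. Such a matching is an injection $W\to W$ along edges, hence a permutation. So there is $X\subseteq W$ with $|N(X)\cap W|<|X|$.

**Step 1: pass to an independent obstruction.** The aim is a deficient set whose edges are easy to count. Let $I=X\setminus N(X)$. A vertex of $I$ has no neighbor in $X$, so $I$ is independent. Moreover, a neighbor of a vertex of $I$ lies in $N(X)$ and not in $X$, so $N(I)\cap W\subseteq (N(X)\cap W)\setminus X$. Since $X\subseteq W$,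
$$|I|=|X|-|X\cap N(X)|>|N(X)\cap W|-|X\cap N(X)|=|(N(X)\cap W)\setminus X|\ge|N(I)\cap W|.$$
Put $N=N(I)\cap W$. Then $N\cap I=\emptyset$ and $|I|-|N|\ge1$.

**Step 2: count edges at $I$.** The aim is to see how tight the obstruction is. Let $r$ be the number of edges between $I$ and $\{u,v\}$. Each of $u,v$ has only two neighbors in $W$, so $r\le4$. Let $h$ be the number of pairs $(y,x)$ with $y\in N$, $x\notin I$, $xy\in E$. As $I$ is independent, its $3|I|$ edges all go to $N\cup\{u,v\}$. The number going to $N$ is $3|N|-h$, and the number going to $\{u,v\}$ is $r$. So
$$3|I|=(3|N|-h)+r,\qquad\text{that is,}\qquad 3(|I|-|N|)=r-h\le4.$$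
With $|I|-|N|\ge1$ this forces $|I|-|N|=1$, and $r-h=3$. Hence $r\in\{3,4\}$ and $h=r-3$.

**Step 3: exactly one edge leaves $K=I\cup N\cup\{u,v\}$.** The aim is to produce a bridge. No edge leaves $K$ from $I$, because $N(I)\subseteq N\cup\{u,v\}$.

- *$r=3$, $h=0$.* All neighbors of $N$ lie in $I$, so no edge leaves $K$ from $N$. There are four edges other than $uv$ at $u$ or $v$, and three of them go to $I$. The other end of the fourth is outside $I\cup\{u,v\}$. It is also outside $N$, since a vertex of $N$ adjacent to $u$ or $v$ would be counted in $h$. So this edge is the only one that leaves $K$.
- *$r=4$, $h=1$.* All four edges other than $uv$ at $u,v$ go to $I$, so $N(u)\cup N(v)\subseteq I\cup\{u,v\}$, and no edge leaves $K$ from $u$ or $v$. Let $(y,x)$ be the unique pair counted by $h$, so $x\notin I$. If $x\in N$, then $(x,y)$ would be a second such pair, because $y\in N$ is not in $I$. Also $x\notin\{u,v\}$, because $y\in N$ is not in $N(u)\cup N(v)$. So $x\notin K$, and $xy$ is the only edge leaving $K$.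

Let $e$ be this edge. It is the only edge between $K$ and $V\setminus K$, so it is a bridge of $G$.

**Step 4: contradiction modulo $3$.** Since $G$ has a bridge, the choice of $uv$ says that $uv$ itself is a bridge. Let $G_u\ni u$ and $G_v\ni v$ be the components of $G-uv$. Since $u,v\in K$, we have $e\ne uv$, so $e$ is an edge of exactly one of $G_u,G_v$. All of the above is symmetric in $u$ and $v$, so we may assume that $e$ is not in $G_u$. Then no edge of $G_u$ leaves the set $K\cap V(G_u)$, which contains $u$. As $G_u$ is connected, $V(G_u)\subseteq K$. Put $I_u=I\cap V(G_u)$ and $N_u=N\cap V(G_u)$, so that $V(G_u)=I_u\cup N_u\cup\{u\}$. We check the edges of $G_u$.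

- All neighbors of $u$ in $G_u$ lie in $I_u$. If $r=4$, this is clear. If $r=3$, the only edge other than $uv$ at $u$ or $v$ that does not go to $I$ is $e$, which is not in $G_u$.
- All neighbors of $N_u$ lie in $I_u$. No vertex of $N_u$ is an end of $uv$, so all its neighbors are in $G_u$. If $r=3$, all neighbors of $N$ are in $I$. If $r=4$, the only edge from $N$ to a vertex outside $I$ is $e$, which is not in $G_u$.
- All neighbors of $I_u$ lie in $N_u\cup\{u\}$, since $N(I)\subseteq N\cup\{u,v\}$ and vertices of $I_u$ have all their neighbors in $G_u$.

So $G_u$ is bipartite with parts $I_u$ and $N_u\cup\{u\}$. In $G_u$ the vertex $u$ has degree $2$ and all other vertices have degree $3$. Counting the edges from both sides gives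
$$3|I_u|=3|N_u|+2,$$
which is impossible modulo $3$. $\square$

## A coloring with $u$ and $v$ both positive

**Lemma 7.** There is $f:V\to\{+,-\}$ with $f(u)=f(v)=+$ such that $N(x)$ is bichromatic for every $x\in W$.

**Proof.**

**Step 1: weights that make the matrix nonsingular.** Take independent variables $w_{xy}$ for ordered pairs $x,y\in W$ with $xy\in E$, and let $M$ be the $W\times W$ matrix with entry $w_{xy}$ if $xy\in E$ and $0$ otherwise. In the Leibniz expansion of $\det M$, a permutation $\tau$ of $W$ contributes $\pm\prod_{x}w_{x\tau(x)}$ if $x\tau(x)\in E$ for all $x$, and $0$ otherwise. Distinct permutations give distinct monomials, because $\tau(x)$ can be read off from the variable with first index $x$. So nothing cancels, and the permutation $\sigma$ of Lemma 6 shows that $\det M$ is a nonzero polynomial. A nonzero real polynomial cannot vanish at all points with positive coordinates, since these form a nonempty open set. So we can fix *positive* real values $w_{xy}$ for which $M$ is nonsingular.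

**Step 2: the pinned vector.** Put $w_{xu}=1$ for $x\in W\cap N(u)$ and $w_{xv}=1$ for $x\in W\cap N(v)$. With $z_u=z_v=1$, the system (1) reads
$$\sum_{y\in N(x)\cap W}w_{xy}z_y=-|N(x)\cap\{u,v\}|\qquad(x\in W).$$
Its matrix is $M$, so it has a (unique) solution. This is the vector $z$ of (1).

**Step 3: signs.** Let $f(y)$ be the sign of $z_y$ if $z_y\ne0$. In particular $f(u)=f(v)=+$. Let $Z=\{y:z_y=0\}\subseteq W$. If $x\in W$ and $N(x)\not\subseteq Z$, then $\sum_{y\in N(x)}w_{xy}z_y=0$ with positive weights and not all $z_y$ zero, so $N(x)$ contains a positive and a negative vertex.

**Step 4: the zeros.** It remains to color $Z$ so that $N(x)$ becomes bichromatic for $x\in Q:=\{x\in W:N(x)\subseteq Z\}$. By Lemma 3, $|N(Q')|>|Q'|$ for all nonempty $Q'\subseteq Q\subseteq W$. So Lemma 4 gives a coloring of $N(Q)\subseteq Z$ that makes $N(x)$ bichromatic for all $x\in Q$. Color the rest of $Z$ arbitrarily. $\square$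

In the cube, all weights $1$ already work. The homogeneous equations at $100,010$ say $z(101)=z(011)=-z(110)$, and then the one at $111$ gives $-2z(110)+z(110)=0$, so $z(110)=z(101)=z(011)=0$. By symmetry the other three values vanish. So $M$ is nonsingular there, $Z$ is empty, and $f$ is the coloring found at the start.

## Shrinking to a minimal set and counting

**Proof of Theorem 1.** The case $K_4$ and the existence of $uv$ are done. Let $f$ be the coloring of Lemma 7.

**Step 1: a TRD-set with at most two full vertices.** Let $S_0=f^{-1}(+)$. Every $x\in W$ has a neighbor in $S_0$ and one outside $S_0$. The vertices $u,v\in S_0$ are adjacent, so each has a neighbor in $S_0$. All vertices outside $S_0$ are in $W$. So $S_0$ is a TRD-set, and its full vertices lie in $\{u,v\}$.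

Now choose $S\subseteq S_0$ to be an inclusion-minimal TRD-set: $S$ is a TRD-set and *no proper subset* of $S$ is one. Since supersets of TRD-sets need not be TRD-sets, this is more than saying that no single vertex can be deleted, and below we shall need to delete two vertices at once. If $x$ is full for $S$, then $N(x)\subseteq S\subseteq S_0$, so $x$ is full for $S_0$. Hence the full vertices of $S$ still lie in $\{u,v\}$.

**Step 2: relate $|S|$ to the neighbor counts.** Let $s=|S|$ and $e_i=|\{x\in V:|N(x)\cap S|=i\}|$. Then $e_0=0$, since $S$ is a TD-set, and
$$e_1+e_2+e_3=n,\qquad e_1+2e_2+3e_3=3s,$$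
the second by counting pairs $(x,y)$ with $y\in S$, $x\in N(y)$. Subtracting the second from twice the first gives $e_1-e_3=2n-3s$, so
$$3s=2n-e_1+e_3. \tag{2}$$
Here $e_3$ is the number of full vertices, so $e_3\le2$. To bound $s$ we want $e_1$ to be large. For each sole $y$ choose $x$ with $N(x)\cap S=\{y\}$. Different $y$ give different $x$, so the number of sole vertices is at most $e_1$.

**Step 3: every $y\in S$ is sole or full.** This is what minimality gives. The set $S\setminus\{y\}$ is not a TRD-set, for one of two reasons. Either some $x$ has no neighbor in $S\setminus\{y\}$. Then, since $N(x)\cap S\ne\emptyset$, we have $N(x)\cap S=\{y\}$, and $y$ is sole. Or some $x\notin S\setminus\{y\}$ has no neighbor in $V\setminus(S\setminus\{y\})=(V\setminus S)\cup\{y\}$. In this case $x\in V\setminus S$ is impossible, because $S$ is a TRD-set and such an $x$ has a neighbor in $V\setminus S$. So $x=y$, and $y$ has no neighbor in $V\setminus S$, that is, $N(y)\subseteq S$ and $y$ is full.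

**Step 4: the bound.** At most $e_3$ vertices of $S$ fail to be sole, so $e_1\ge s-e_3$. By (2),
$$4s\le 2n+2e_3. \tag{3}$$
With $e_3=2$ this gives only $s\le n/2+1$, one too many. So we look at $u$ and $v$ more closely.

*Case 1: $e_3\le1$.* By (3), $4s\le2n+2$, so $s\le(n+1)/2$. As $n$ is even, $s\le n/2$.

*Case 2: $e_3=2$ and at least one of $u,v$ is sole.* The two full vertices are $u$ and $v$, and a non-sole vertex of $S$ is full by Step 3. So at most one vertex of $S$ is not sole, and $e_1\ge s-1$. By (2), $3s\le 2n-(s-1)+2$, so $4s\le2n+3$ and $s\le n/2+3/4$. As $n/2$ is an integer, $s\le n/2$.

*Case 3: $e_3=2$ and neither $u$ nor $v$ is sole.* Again $u,v$ are the full vertices, and full vertices of a TRD-set lie in it, so $u,v\in S$. We claim that $S^*=S\setminus\{u,v\}$ is a TRD-set, which contradicts the minimality of $S$. In fact every vertex has a neighbor in $S^*$ and a neighbor outside $S^*$: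

- The vertex $u$ has the neighbor $v\notin S^*$. Its two other neighbors are in $S$, because $u$ is full, and differ from $u,v$, so they are in $S^*$. The same holds for $v$ with the roles exchanged.
- Let $x\ne u,v$. Since $x$ is not full, it has a neighbor outside $S$, hence outside $S^*$. Since $uv$ is in no triangle, $N(x)$ contains at most one of $u,v$. If it contains neither, then $\emptyset\ne N(x)\cap S\subseteq S^*$. If it contains exactly one, say $u$, then $N(x)\cap S\ne\{u\}$ because $u$ is not sole. So $N(x)\cap S$ contains a vertex other than $u$, it is not $v$, and therefore it lies in $S^*$.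

So Case 3 cannot occur, and $|S|\le n/2$. Finally, each $x\ne u,v$ is not full, so it has a neighbor in $V\setminus S$, and it has a neighbor in $S$ because $S$ is a TD-set. $\blacksquare$

The cube shows the mechanism of Case 3. There $u=000$ and $v=001$ are full for $S_0$ and not sole (for $v$ by the symmetry exchanging the last letter), so $S_0$ cannot be minimal. Indeed $S_0\setminus\{u,v\}=\{100,010,101,011\}$ is a TRD-set: each of $000,100,010,110$ has a neighbor in it, namely $100,101,011,100$ in this order, and a neighbor outside it, namely $001,000,000,111$. The remaining four vertices follow by changing the last letter. Its size is $4=n/2$.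

## Cubic graphs attaining $n/2$

**Proposition 8.** The bound of Theorem 1 is attained for every $n\equiv0\pmod 4$, $n\ge4$.

**Proof.** For $n=4$, a TD-set has at least two vertices, since a single vertex is not adjacent to itself. So $\gamma_{tr}(K_4)=2$. For $k\ge2$ let $G_k$ have vertices $a_i,b_i,c_i,d_i$ $(i\in\mathbb Z_k)$, the $4$-cycles $a_ib_ic_id_ia_i$, and the edges $b_ia_{i+1}$ and $d_ic_{i+1}$. Then
$$N(a_i)=\{b_i,d_i,b_{i-1}\},\quad N(c_i)=\{b_i,d_i,d_{i-1}\},\quad N(b_i)=\{a_i,c_i,a_{i+1}\},\quad N(d_i)=\{a_i,c_i,c_{i+1}\}.$$
So $G_k$ is cubic. It is connected, because consecutive $4$-cycles are joined by edges, and it has order $4k$. (The graph $G_2$ is the cube: the sets $N(a_0),N(c_0),N(a_1),N(c_1)$ are the four triples from $\{b_0,d_0,b_1,d_1\}$.)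

Let $S$ be a TD-set and $\beta_i=|S\cap\{b_i,d_i\}|$. If $\beta_i=0$, then $a_i$ can be dominated only by $b_{i-1}$ and $c_i$ only by $d_{i-1}$, so $\beta_{i-1}=2$. The map $i\mapsto i-1$ sends indices with $\beta=0$ injectively to indices with $\beta=2$. So there are at most as many zeros as twos, and $\sum_i\beta_i\ge k$. Likewise let $\alpha_i=|S\cap\{a_i,c_i\}|$. If $\alpha_i=0$, then $b_i$ needs $a_{i+1}$ and $d_i$ needs $c_{i+1}$, so $\alpha_{i+1}=2$, and $\sum_i\alpha_i\ge k$. Hence $|S|\ge2k=n/2$. With Theorem 1, $\gamma_{tr}(G_k)=n/2$. $\square$

## Regular graphs of degree at least $3$

For degree at least $4$ the plan that failed on the Heawood graph succeeds, thanks to a theorem on hypergraphs. A hypergraph is $k$-uniform if every edge has $k$ vertices, $k$-regular if every vertex is in $k$ edges, and $2$-colorable if its vertices can be $2$-colored so that every edge is bichromatic. For example, the Fano plane is a $3$-regular $3$-uniform hypergraph which is not $2$-colorable. We use Thomassen's theorem (*The even cycle problem for directed graphs*, J. Amer. Math. Soc. 5 (1992) 217–229; see also Henning–Yeo, *2-colorings in $k$-regular $k$-uniform hypergraphs*, European J. Combin. 34 (2013)):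 every $k$-regular $k$-uniform hypergraph with $k\ge4$ is $2$-colorable.

**Proposition 9.** If $G$ is $r$-regular of order $n$ with $r\ge3$ (connected or not), then $\gamma_{tr}(G)\le n/2$.

**Proof.** For $r=3$, apply Theorem 1 to each component. The union of TRD-sets of the components is a TRD-set of $G$, and the bounds add up.

Let $r\ge4$. Consider the hypergraph on $V$ with one edge $N(x)$ for each $x\in V$, where equal neighborhoods of different vertices count as repeated edges. It is $r$-uniform. It is $r$-regular, since $y\in N(x)$ exactly for the $r$ vertices $x\in N(y)$. Each of its components has the same two properties. We $2$-color each component.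

If the component has no repeated edge, Thomassen's theorem colors it. Suppose it has a repeated edge, and delete one copy. Let $F$ be any nonempty proper subfamily of the edges of the component. Counting incidences,
$$r|F|=\sum_{y\in\bigcup F}|\{A\in F:y\in A\}|\le r\left|\bigcup F\right|.$$
If equality held, every edge meeting $\bigcup F$ would belong to $F$, and by connectivity of the component $F$ would be all of it, a contradiction. So $\left|\bigcup F\right|>|F|$. This applies to every nonempty subfamily of the remaining edges, so the proof of Lemma 4, in its version for indexed families, colors the component with all remaining edges bichromatic. The deleted copy equals one of the remaining edges, so it is bichromatic too.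

Now every $N(x)$ is bichromatic. So every vertex has neighbors in both color classes, both classes are TRD-sets, and the smaller has at most $n/2$ vertices. $\square$

The condition $r\ge3$ is needed. In the $5$-cycle $12345$ the set $\{1,2,3\}$ is a TRD-set: $1,3,4$ are adjacent to $3$ or $2$ (namely $1,3$ to $2$, and $4$ to $3$), $2$ and $5$ are adjacent to $1$, and $4,5$ are adjacent to each other. Two vertices have at most four neighbors in all, so they do not form a TD-set. Hence $\gamma_{tr}(C_5)=3>5/2$.

## Minimum degree does not suffice

**Proposition 10.** For every $k\ge3$ and $c<1$ there is a connected graph of some order $n$ with minimum degree at least $k$ and $\gamma_{tr}>cn$.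

**Proof.** Let $A=\{1,\dots,N\}$ with $N\ge k+1$, let $B$ be the set of all $k$-subsets of $A$, and let $G$ be the incidence graph: $a\in A$ is adjacent to $b\in B$ when $a\in b$. Any two elements of $A$ lie in a common $k$-subset, so $G$ is connected. Vertices in $B$ have degree $k$. Vertices in $A$ have degree $\binom{N-1}{k-1}\ge\binom{k}{k-1}=k$. Let $n=N+|B|$ with $|B|=\binom Nk$.

Let $S$ be a TRD-set. Each $b\in B$ has a neighbor in $S$, so $S\cap A$ meets every $k$-subset of $A$, and hence $|A\setminus S|\le k-1$. Each $b\in B\setminus S$ has a neighbor outside $S$, that is, in $A\setminus S$. Since each element of $A$ lies in $\binom{N-1}{k-1}$ sets of $B$,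
$$|B\setminus S|\le(k-1)\binom{N-1}{k-1}=\frac{k(k-1)}{N}|B|,$$
using $\binom Nk=\frac Nk\binom{N-1}{k-1}$. Therefore
$$|S|\ge n-(k-1)-\frac{k(k-1)}{N}\,n=(1-o(1))\,n\qquad(N\to\infty),$$
which exceeds $cn$ once $N$ is large. $\square$
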